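\title{Series of dilates $\sum c_k f(kx)$ of a Lipschitz function of order $\alpha<1/2$: no power of $\log k$ ensures convergence}

\begin{abstract}
Let $0<\alpha<1/2$. We show that no condition of the form $\sum c_k^2(\log k)^\gamma<\infty$ ensures the almost everywhere convergence of $\sum c_kf(kx)$ for all $1$-periodic functions $f\in\mathrm{Lip}_\alpha$ of mean zero. There are such an $f$ and coefficients with $\sum c_k^2\exp\big(\kappa(\log k)^{1-2\alpha}/(\log\log k)^2\big)<\infty$ for which the partial sums are unbounded almost everywhere. In the other direction, $\sum c_k^2\exp\big(C'(\log k)^{1-2\alpha}/\log\log k\big)<\infty$ implies almost everywhere convergence. Hence the condition $\sum c_k^2\exp((\log k)^\beta)<\infty$ suffices exactly when $\beta\ge1-2\alpha$.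
\end{abstract}

\section{The question and the results}

Let $\mathbf T=\mathbb R/\mathbb Z$, and identify functions on $\mathbf T$ with functions on $\mathbb R$ of period $1$. For $0<\alpha\le1$, the class $\mathrm{Lip}_\alpha(\mathbf T)$ consists of the real functions $f$ on $\mathbf T$ for which
\[
[f]_\alpha=\sup_{x\in\mathbb R,\;h\ne0}\frac{|f(x+h)-f(x)|}{|h|^\alpha}
\]
is finite. Given such an $f$ and a real sequence $(c_k)_{k\ge1}$, we consider the series
\begin{equation}\label{eq:series}
\sum_{k=1}^\infty c_kf(kx).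
\end{equation}
For $f(x)=\cos2\pi x$ this is a cosine series, and the dilates $f(kx)$ are orthogonal. For a general $f$ they are not, and one asks how much must be added to the condition $\sum c_k^2<\infty$ to make \eqref{eq:series} converge almost everywhere (a.e.). We consider conditions of the form $\sum c_k^2W(k)<\infty$ and call $W$ the \emph{weight}. We always assume $\int_{\mathbf T}f=0$. Without this assumption the question degenerates: for $f=1$ and $c_k=1/k$ the series diverges everywhere, although $\sum c_k^2k^\theta<\infty$ for every $\theta<1$.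

For functions of mean zero the following is known.
\begin{enumerate}
\item[(i)] (Gaposhkin) If $0<\alpha<1/2$ and $f\in\mathrm{Lip}_\alpha(\mathbf T)$, then \eqref{eq:series} converges a.e.\ provided $\sum c_k^2k^{1-2\alpha}(\log k)^\beta<\infty$ for some $\beta>1+2\alpha$.
\item[(ii)] If $f\in\mathrm{Lip}_{1/2}(\mathbf T)$, then \eqref{eq:series} converges a.e.\ provided $\sum c_k^2(\log k)^\beta<\infty$ for some $\beta>2$.
\item[(iii)] (Berkes) For every $0<\alpha<1/2$ there are $f\in\mathrm{Lip}_\alpha(\mathbf T)$ and $(c_k)$ such that $\sum c_k^2(\log k)^\gamma<\infty$ for all $\gamma<1-2\alpha$, but \eqref{eq:series} diverges a.e.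
\end{enumerate}
For $\alpha<1/2$ the sufficient weight in (i) is a power of $k$, while the weights excluded by (iii) are small powers of $\log k$. This leaves the following question.

\begin{quote}
Let $0<\alpha<1/2$. Is there a $\gamma=\gamma(\alpha)>0$ such that \eqref{eq:series} converges a.e.\ for every $f\in\mathrm{Lip}_\alpha(\mathbf T)$ of mean zero and every real sequence $(c_k)$ with $\sum c_k^2(\log k)^\gamma<\infty$?
\end{quote}

The answer is no, for every such $\alpha$.

\begin{theorem}\label{thm:A}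
Let $0<\alpha<1/2$. There are $\kappa=\kappa(\alpha)>0$, a function $f\in\mathrm{Lip}_\alpha(\mathbf T)$ with $\int_{\mathbf T}f=0$, and a real sequence $(c_k)$ such that
\[
\sum_{k\ge3}c_k^2\exp\Big(\kappa\frac{(\log k)^{1-2\alpha}}{(\log\log k)^2}\Big)<\infty,
\]
but the partial sums of \eqref{eq:series} are unbounded for almost every $x$.
\end{theorem}

For each $\gamma>0$ we have $\gamma\log\log k\le\kappa(\log k)^{1-2\alpha}/(\log\log k)^2$ for large $k$. So this one function and this one sequence satisfy $\sum c_k^2(\log k)^\gamma<\infty$ for all $\gamma>0$ at once. On the other hand, the true weight lies far below a power of $k$.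

\begin{theorem}\label{thm:B}
Let $0<\alpha<1/2$. There is $C'=C'(\alpha)$ such that for every $f\in\mathrm{Lip}_\alpha(\mathbf T)$ with $\int_{\mathbf T}f=0$, the series \eqref{eq:series} converges a.e.\ whenever
\[
\sum_{k\ge16}c_k^2\exp\Big(C'\frac{(\log k)^{1-2\alpha}}{\log\log k}\Big)<\infty.
\]
\end{theorem}

The two theorems differ by one factor $\log\log k$ in the exponent. We do not close this gap; Remark~\ref{rem:gap} locates it. On a coarser scale the threshold is exact.

\begin{corollary}\label{cor:threshold}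
Fix $0<\alpha<1/2$ and $\beta>0$. The condition $\sum c_k^2\exp((\log k)^\beta)<\infty$ implies the a.e.\ convergence of \eqref{eq:series} for all $f\in\mathrm{Lip}_\alpha(\mathbf T)$ of mean zero if and only if $\beta\ge1-2\alpha$.
\end{corollary}

\begin{proof}
If $\beta\ge1-2\alpha$, then $C'(\log k)^{1-2\alpha}/\log\log k\le(\log k)^{1-2\alpha}\le(\log k)^\beta$ for large $k$, and Theorem~\ref{thm:B} applies. If $\beta<1-2\alpha$, then $(\log k)^\beta\le\kappa(\log k)^{1-2\alpha}/(\log\log k)^2$ for large $k$, so the divergent series of Theorem~\ref{thm:A} satisfies the condition.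
\end{proof}

Both proofs pass through one quantity, the largest $L^2$ norm of a sum $\sum_{k\le N}c_kf(kx)$ with $\sum c_k^2\le1$. Section~\ref{sec:gamma} shows that an upper bound for it gives a.e.\ convergence at the price of a power of $\log k$. Section~\ref{sec:resonance} constructs functions for which it is large, Section~\ref{sec:spread} turns a large norm into large values almost everywhere, again at a logarithmic price, and Section~\ref{sec:A} assembles the example. Section~\ref{sec:B} proves the upper bound.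

\medskip
\noindent\emph{Notation.} We write $|E|$ for the Lebesgue measure of $E\subset\mathbf T$ and for the cardinality of a finite set, $\|\cdot\|_2$ and $\|\cdot\|_\infty$ for the norms on $\mathbf T$, and $\hat g(n)=\int_{\mathbf T}g(x)e^{-2\pi inx}\,dx$. The letter $C$ denotes a positive constant that depends only on $\alpha$ and may change from one occurrence to the next.

\section{The norm of a sum of dilates}\label{sec:gamma}

For $f\in L^2(\mathbf T)$ and $N\ge1$ put
\[
\Gamma_f(N)=\sup\Big\{\Big\|\sum_{k\le N}c_kf(k\,\cdot)\Big\|_2^2:\ c_k\in\mathbb R,\ \sum_{k\le N}c_k^2\le1\Big\}.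
\]
Dilation by a positive integer preserves Lebesgue measure on $\mathbf T$, so $\|f(k\,\cdot)\|_2=\|f\|_2$. If the dilates are orthogonal, then $\Gamma_f(N)=\|f\|_2^2$ for all $N$; in general $\Gamma_f(N)$ measures how far they are from orthogonality. The next lemma shows that $\Gamma_f$, multiplied by a power of the logarithm, is a sufficient weight.

\begin{lemma}\label{lem:maximal}
Let $f\in L^2(\mathbf T)$, and let $I_\nu$ be the set of integers in $[2^\nu,2^{\nu+1})$. If
\[
\sum_{\nu\ge0}(\nu+1)^4\,\Gamma_f(2^{\nu+1})\sum_{k\in I_\nu}c_k^2<\infty,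
\]
then \eqref{eq:series} converges a.e.
\end{lemma}

\begin{proof}
Let $U_\nu(x)=\max_{n\in I_\nu}\big|\sum_{2^\nu\le k\le n}c_kf(kx)\big|$. For $0\le i\le\nu$ let $\mathcal D_i$ be the partition of $I_\nu$ into consecutive intervals of $2^i$ integers. Write the length $n-2^\nu+1\in[1,2^\nu]$ of an initial segment of $I_\nu$ in binary, and cut the segment from the left into pieces of the corresponding lengths, in decreasing order. This exhibits it as a disjoint union of at most one interval from each $\mathcal D_i$. By the Cauchy--Schwarz inequality,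
\[
U_\nu(x)^2\le(\nu+1)\sum_{i=0}^\nu\sum_{I\in\mathcal D_i}\Big|\sum_{k\in I}c_kf(kx)\Big|^2 .
\]
We integrate and use that each $\mathcal D_i$ is a partition of $I_\nu$; this gives $\|U_\nu\|_2^2\le(\nu+1)^2\,\Gamma_f(2^{\nu+1})\sum_{k\in I_\nu}c_k^2$. The hypothesis now yields $\sum_\nu(\nu+1)^2\|U_\nu\|_2^2<\infty$, and therefore
\[
\int_{\mathbf T}\sum_\nu U_\nu\le\sum_\nu\|U_\nu\|_2\le\Big(\sum_\nu(\nu+1)^{-2}\Big)^{1/2}\Big(\sum_\nu(\nu+1)^2\|U_\nu\|_2^2\Big)^{1/2}<\infty .
\]
So $\sum_\nu U_\nu(x)<\infty$ for a.e.\ $x$. For such $x$, and for $n\in I_\nu$ and $n'\ge n$, we have $\big|\sum_{n\le k\le n'}c_kf(kx)\big|\le2\sum_{\nu'\ge\nu}U_{\nu'}(x)$, which tends to $0$ as $\nu\to\infty$.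
\end{proof}

The Lipschitz condition enters $L^2$ estimates through the decay of the Fourier coefficients in dyadic blocks.

\begin{lemma}\label{lem:block}
Let $g\in\mathrm{Lip}_\alpha(\mathbf T)$, $0<\alpha\le1$, and $L=[g]_\alpha$. For integers $\nu\ge0$ and real $Q\ge1$,
\[
\sum_{2^\nu\le|n|<2^{\nu+1}}|\hat g(n)|^2\le L^22^{-2\alpha(\nu+1)},\qquad\sum_{|n|\ge Q}|\hat g(n)|^2\le\frac{L^2Q^{-2\alpha}}{1-2^{-2\alpha}} .
\]
\end{lemma}

\begin{proof}
By Parseval's identity, $\sum_n4\sin^2(\pi nh)\,|\hat g(n)|^2=\|g(\cdot+h)-g\|_2^2\le L^2h^{2\alpha}$. For $h=2^{-\nu-2}$ and $n$ in the block we have $|n|h\in[\frac14,\frac12)$, so $4\sin^2(\pi nh)\ge2$, which gives the first bound with room to spare. For the second, let $2^{\nu_0}\le Q<2^{\nu_0+1}$ and sum the first bound over $\nu\ge\nu_0$.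
\end{proof}

Let $f\in\mathrm{Lip}_\alpha(\mathbf T)$ have mean zero, $L=[f]_\alpha$, $a_j=\hat f(j)$, and let $f_\nu$ be the part of the Fourier series of $f$ with $2^\nu\le|j|<2^{\nu+1}$. Two bounds for $\Gamma$ cost nothing. For fixed $j\ne0$ the functions $e^{2\pi ijkx}$, $k\ge1$, are orthonormal, so the triangle inequality over $j$ gives
\begin{equation}\label{eq:abs}
\Gamma_f(N)^{1/2}\le\sum_{j\ne0}|a_j| .
\end{equation}
The triangle inequality over $k$ gives $\Gamma_f(N)^{1/2}\le N^{1/2}\|f\|_2$. Apply both bounds to $f_\nu$, which has $2^{\nu+1}$ frequencies and $\|f_\nu\|_2\le L2^{-\alpha\nu}$, and sum over $\nu$: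
\[
\Gamma_f(N)^{1/2}\le L\sum_{\nu\ge0}2^{-\alpha\nu}\min\big(2^{(\nu+1)/2},N^{1/2}\big).
\]
Thus $\Gamma_f(N)$ is bounded if $\alpha>1/2$, is $O((\log N)^2)$ if $\alpha=1/2$, and is $O(N^{1-2\alpha})$ if $\alpha<1/2$. By Lemma~\ref{lem:maximal}, the weights $(\log k)^4$, $(\log k)^6$ and $k^{1-2\alpha}(\log k)^4$ suffice in the three cases. This explains the role of $\alpha=1/2$ and the power of $k$ in (i).

These bounds ignore arithmetic. The Fourier coefficient of $\sum_{k\le N}c_kf(kx)$ at $n\neq0$ is $\sum_{kj=n}c_ka_j$, a sum of at most $d(|n|)$ terms, where $d$ counts divisors. Two dilates interact only through such coincidences $kj=k'j'$, and the average of $d(n)$ over $n\le N$ is $N^{-1}\sum_{d\le N}\lfloor N/d\rfloor\le1+\log N$. One would guess from this that $\Gamma_f(N)$ is at most a power of $\log N$, and then a logarithmic weight would suffice. But $\Gamma_f(N)$ is a supremum, not an average: $f$ and $(c_k)$ may both live on integers built from a small set of primes, where factorizations abound.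

\section{Multiplicative signs and large norms}\label{sec:resonance}

From now on $0<\alpha<1/2$.

\subsection{Three primes}

Let $p_1,p_2,p_3$ be distinct primes, let $\chi(p_1),\chi(p_2),\chi(p_3)$ be arbitrary signs $\pm1$, and let $f(x)=\sum_i\chi(p_i)\cos2\pi p_ix$, so $\|f\|_2^2=\frac32$. Dilate $f$ by the same three primes, with the same signs as coefficients:
\[
F(x)=\sum_i\chi(p_i)f(p_ix)=\sum_i\cos2\pi p_i^2x+2\sum_{i<j}\chi(p_i)\chi(p_j)\cos2\pi p_ip_jx .
\]
The frequency $p_ip_j$ arises in two ways, both times with the sign $\chi(p_i)\chi(p_j)$. Hence $\|F\|_2^2=\frac12(3+3\cdot4)=\frac{15}2$ for every choice of signs, while three orthogonal dilates would give $\frac92$. The match between the coefficients and the signs in $f$ matters. For the signs $(+,+,-)$ and coefficients all equal to $1$, the coefficient at $p_ip_j$ is $\chi(p_i)+\chi(p_j)$, and $\|\sum_if(p_i\,\cdot)\|_2^2=\frac12(3+4)=\frac72$.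

So the gain in norm does not depend on the signs, and the signs remain free for another purpose. They are needed, because $f$ has to be normalized in $\mathrm{Lip}_\alpha$. A trigonometric polynomial of degree $X$ is an admissible building block when its supremum is at most $X^{-\alpha}$ (Lemma~\ref{lem:lip}). If all cosine coefficients of $f$ are positive, then $\sum|a_j|=f(0)=\|f\|_\infty$, and \eqref{eq:abs} gives $\Gamma_f(N)\le X^{-2\alpha}$: the normalization destroys the gain. We need polynomials whose supremum is much smaller than the sum of the absolute values of the coefficients, while the signs are multiplicative. Random signs on the primes provide them.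

\subsection{The building blocks}

We use three standard facts.

\emph{Chebyshev's estimates.} There are absolute constants $0<b<1<B$ such that for all real $y\ge2$
\[
\frac{by}{\log2y}\le\pi(2y)-\pi(y)\le\frac{By}{\log2y},\qquad\pi(y)\le\frac{By}{\log y},
\]
where $\pi(y)$ is the number of primes up to $y$.

\emph{Bernstein's inequality.} If $S$ is a trigonometric polynomial of degree at most $X$ on $\mathbf T$, then $\|S'\|_\infty\le2\pi X\|S\|_\infty$.

\emph{Bonami's inequality \cite{Bonami}.} Let $\varepsilon_1,\dots,\varepsilon_M$ be independent random signs, each equal to $\pm1$ with probability $\frac12$, and let $S=\sum_Is_I\prod_{i\in I}\varepsilon_i$, with real $s_I$, where $I$ runs over the $m$-element subsets of $\{1,\dots,M\}$. Then $(\mathbb E|S|^t)^{1/t}\le(t-1)^{m/2}(\mathbb ES^2)^{1/2}$ for real $t\ge2$. The products $\prod_{i\in I}\varepsilon_i$ are orthonormal, so $\mathbb ES^2=\sum_Is_I^2$.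

\begin{lemma}\label{lem:lip}
Let $1\le X_1<X_2<\cdots$ with $X_{l+1}\ge2X_l$, and let $f_l$ be a real trigonometric polynomial of degree at most $X_l$ with $\|f_l\|_\infty\le X_l^{-\alpha}$. Then $f=\sum_lf_l$ converges uniformly, and
\[
\|f\|_\infty\le\Lambda,\qquad[f]_\alpha\le\Lambda,\qquad\text{where }\Lambda=\frac{2\pi}{1-2^{\alpha-1}}+\frac2{1-2^{-\alpha}} .
\]
\end{lemma}

\begin{proof}
We have $\sum_lX_l^{-\alpha}\le(1-2^{-\alpha})^{-1}$. For $h\ne0$ use Bernstein's inequality when $X_l\le1/|h|$ and the supremum otherwise: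
\[
|f(x+h)-f(x)|\le2\pi|h|\sum_{X_l\le1/|h|}X_l^{1-\alpha}+2\sum_{X_l>1/|h|}X_l^{-\alpha}.
\]
Both sums are dominated by geometric series: the first is at most $|h|^{\alpha-1}/(1-2^{\alpha-1})$ and the second is at most $|h|^\alpha/(1-2^{-\alpha})$.
\end{proof}

Let $P\ge4$ be an integer, let $\mathcal P$ be the set of primes in $(P,2P]$, and let $M=|\mathcal P|$. For $1\le m\le M/2$ let $J$ be the set of products of $m$ distinct primes of $\mathcal P$. Then $|J|=\binom Mm$, and $j\le X:=(2P)^m$ for $j\in J$. Given signs $\chi(p)=\pm1$ for $p\in\mathcal P$, put $\chi(n)=\prod_{p\mid n}\chi(p)$ for every product $n$ of distinct primes of $\mathcal P$.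

We want signs for which $\sum_{j\in J}\chi(j)\cos2\pi jx$ is uniformly not much larger than its $L^2$ norm, which is $(|J|/2)^{1/2}$. The difficulty is that the $\binom Mm$ signs $\chi(j)$ are determined by only $M$ independent choices. Bonami's inequality controls the moments in exactly this situation.

\begin{lemma}\label{lem:flat}
There are signs $\chi(p)$, $p\in\mathcal P$, such that $S(x)=\sum_{j\in J}\chi(j)\cos2\pi jx$ satisfies
\[
\|S\|_\infty\le14\,e^m(\log2P)^{m/2}|J|^{1/2}.
\]
\end{lemma}

\begin{proof}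
Let $\mathcal G$ be a set of $7X$ equally spaced points of $\mathbf T$. A point where $|S|$ is maximal lies within $1/(14X)$ of $\mathcal G$, so Bernstein's inequality gives $\|S\|_\infty\le\max_{\mathcal G}|S|+\frac{2\pi}{14}\|S\|_\infty$, and hence $\|S\|_\infty\le2\max_{\mathcal G}|S|$.

Choose the signs independently at random. For fixed $x$, $S(x)$ has the form required in Bonami's inequality, with $\mathbb ES(x)^2=\sum_{j\in J}\cos^22\pi jx\le|J|$. So for $t\ge2$,
\[
\mathbb E\max_{x\in\mathcal G}|S(x)|^t\le\sum_{x\in\mathcal G}\mathbb E|S(x)|^t\le7X\,t^{mt/2}|J|^{t/2},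
\]
and for some choice of signs $\|S\|_\infty\le2(7X)^{1/t}t^{m/2}|J|^{1/2}$. The factor $X^{1/t}=\exp(m(\log2P)/t)$ asks for large $t$, the factor $t^{m/2}$ for small $t$. Take $t=\log2P\ge\log8>2$; then $X^{1/t}=e^m$ and $7^{1/t}\le7$.
\end{proof}

Fix such signs and define the block
\begin{equation}\label{eq:block}
f_{P}(x)=w\sum_{j\in J}\chi(j)\cos2\pi jx,\qquad w=\frac{X^{-\alpha}}{14\,e^m(\log2P)^{m/2}|J|^{1/2}} .
\end{equation}
It has degree at most $X$, mean zero, and $\|f_P\|_\infty\le X^{-\alpha}$.

\subsection{The gain in norm}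

In the example we dilated by single primes. It pays to dilate by long products: a product of $r+m$ primes splits in $\binom{r+m}m$ ways into $m$ primes for the frequency and $r$ primes for the dilation, but $r$ must leave enough primes of $\mathcal P$ unused. The balance is at $r$ near $M/2$. Let $r=\lfloor M/2\rfloor$, and let $K$ be the set of products of $r$ distinct primes of $\mathcal P$. By Chebyshev's upper bound,
\begin{equation}\label{eq:K}
|K|\le2^M\le e^{BP},\qquad\max K\le(2P)^M=e^{M\log2P}\le e^{BP}.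
\end{equation}
The final function will be a sum of many blocks, so we state the lower bound for any function that has the coefficients of $f_P$ on $J$. Put
\[
c_0=\frac b{8e^3},\qquad Y=Y(P)=\frac{P^{1-2\alpha}}{(\log2P)^2}.
\]

\begin{proposition}\label{prop:gain}
Let $f\in L^2(\mathbf T)$ be real, with $2\int_{\mathbf T}f(x)\cos2\pi jx\,dx=w\chi(j)$ for all $j\in J$, and let $F(x)=\sum_{k\in K}\chi(k)f(kx)$. Then
\[
\frac{\|F\|_2^2}{|K|}\ge\frac1{392}\Big(\frac{c_0Y}m\Big)^m .
\]
\end{proposition}

\begin{proof}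
Call $2\int_{\mathbf T}g(x)\cos2\pi nx\,dx$ the cosine coefficient of $g$ at $n\ge1$. The cosine coefficient of $f(k\,\cdot)$ at $n$ equals that of $f$ at $n/k$ if $k\mid n$, and is $0$ otherwise. Let $n$ be a product of $r+m$ distinct primes of $\mathcal P$; note that $r+m\le M$. Exactly $\binom{r+m}m$ elements $k\in K$ divide $n$, and for each of them $n/k\in J$ and $\chi(k)\chi(n/k)=\chi(n)$. So the cosine coefficient of $F$ at $n$ is $w\chi(n)\binom{r+m}m$: nothing cancels. There are $\binom M{r+m}$ such $n$. Bessel's inequality and the identity $\binom M{r+m}\binom{r+m}m=\binom Mr\binom{M-r}m$ give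
\[
\frac{\|F\|_2^2}{|K|}\ge\frac{w^2}2\binom{r+m}m^2\binom M{r+m}\binom Mr^{-1}=\frac{w^2}2\binom{r+m}m\binom{M-r}m\ge\frac{w^2}2\Big(\frac M{2m}\Big)^{2m}.
\]
The last step uses $\binom am\ge(a/m)^m$ for $a\ge m$, together with $r+m\ge M/2$ and $M-r\ge M/2\ge m$. From $|J|=\binom Mm\le M^m/m!\le(eM/m)^m$ we get
\[
w^2\ge\frac1{196}\Big[\frac{(2P)^{-2\alpha}m}{e^3M\log2P}\Big]^m,\qquad\text{hence}\qquad\frac{\|F\|_2^2}{|K|}\ge\frac1{392}\Big[\frac{(2P)^{-2\alpha}M}{4e^3m\log2P}\Big]^m .
\]
Finally $2^{-2\alpha}\ge\frac12$ and $M\ge bP/\log2P$, so the last bracket is at least $c_0Y/m$.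
\end{proof}

Since $|K|$ is the sum of the squares of the coefficients $\chi(k)$, the proposition and \eqref{eq:K} bound $\Gamma_f(N)$ from below for $N=e^{BP}$. For $m=1$ the bound is $c_0Y/392$, which is of order $(\log N)^{1-2\alpha}/(\log\log N)^2$; the exponent $1-2\alpha$ is the one in (iii). Frequencies with $m$ prime factors raise the gain to roughly the $m$th power. As a function of real $m>0$, the expression $(c_0Y/m)^m$ is largest at $m=c_0Y/e$, so from now on
\begin{equation}\label{eq:m}
m=\lfloor c_0Y/e\rfloor .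
\end{equation}
Here the hypothesis $\alpha<1/2$ is used: it makes $Y(P)\to\infty$, so that $m\ge1$ for large $P$. (For $\alpha>1/2$ no construction can work, as $\Gamma_f$ is bounded.) The condition $m\le M/2$ holds because $c_0Y\le bP/(8\log2P)\le M/8$. With this $m$ we have $c_0Y/m\ge e$ and $m\ge c_0Y/e-1$. Since $1/e>1/8$, there is $P_0=P_0(\alpha)\ge4$ such that for $P\ge P_0$ we have $m\ge1$ and, in Proposition~\ref{prop:gain},
\begin{equation}\label{eq:G}
\frac{\|F\|_2^2}{|K|}\ge\frac{e^m}{392}\ge G(P):=\exp\big(c_0Y(P)/8\big).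
\end{equation}

\section{From a large norm to large values almost everywhere}\label{sec:spread}

A large $L^2$ norm does not yet give divergence: the function $F$ may be as large as $|K|$, so its norm may come from a set of measure $e^{-CP}$. The remedy is to add many dilates $F(qx)$. Suppose, as a model, that $|F|=\lambda$ on a set $E$ of measure $\mu$ and $F=0$ elsewhere. If the sets $\{x:qx\in E\}$ behaved like independent events, then $R\approx A/\mu$ dilates would cover most points about $A$ times, and $\lambda^{-1}\sum_q\pm F(qx)$ would be of size at least $1$ at most points. The sum of the squares of the coefficients is multiplied by $R/\lambda^2\approx A/\|F\|_2^2$, whatever $\mu$ is, and this is small when the norm is large.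

Three things need care. A general $F$ must be reduced to one level $\lambda$; this costs a logarithm. The dilates must be nearly independent while $q$ stays small enough that $\log q=O(P)$, since otherwise the weight is evaluated at too large an index; large primes $q$ and the Lipschitz condition achieve this. And the large values $F(qx)$ at a point $x$ must not cancel; for this we use random signs and the following theorem.

\emph{The Littlewood--Offord inequality of Erd\H os \cite{Erdos}.} If $a_1,\dots,a_h$ are real with $|a_i|\ge1$, then at most $\binom h{\lfloor h/2\rfloor}$ of the $2^h$ sums $\sum\varepsilon_ia_i$, $\varepsilon_i=\pm1$, lie in a given open interval of length $2$.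

We have $\binom h{\lfloor h/2\rfloor}\le2^hh^{-1/2}$ for $h\ge1$. Indeed, $\beta_n=4^{-n}\binom{2n}n=\prod_{i\le n}\frac{2i-1}{2i}$ satisfies $\beta_n^2\le\prod_{i\le n}\frac{2i-1}{2i+1}=\frac1{2n+1}$, and $2^{-h}\binom h{\lfloor h/2\rfloor}=\beta_n$ both for $h=2n$ and for $h=2n-1$.

\begin{proposition}\label{prop:spread}
There is $H_0=H_0(\alpha)$ with the following property. Let $H\ge H_0$, $1\le A\le\log H$ and $Q=H^{5/\alpha}$, and let $F\in\mathrm{Lip}_\alpha(\mathbf T)$ satisfy
\[
\|F\|_2\ge1,\qquad\|F\|_\infty\le H,\qquad[F]_\alpha\le H .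
\]
Then there are $\lambda>0$, a set $\mathcal Q$ of primes in $(Q,2Q]$, and signs $\varepsilon_q=\pm1$, $q\in\mathcal Q$, such that
\begin{equation}\label{eq:spread}
\frac{|\mathcal Q|}{\lambda^2}\le\frac{40A\log H}{\|F\|_2^2},\qquad\Big|\Big\{x:\Big|\sum_{q\in\mathcal Q}\varepsilon_qF(qx)\Big|<\frac\lambda2\Big\}\Big|\le\frac{10}{A^{1/2}} .
\end{equation}
\end{proposition}

\begin{proof}
Let $H_0\ge e^8$ be such that $H_0^2\ge8/(1-2^{-2\alpha})$ and $H_0^2\ge\sqrt2/b$. Then $40(\log H)^2\le H$ for $H\ge H_0$. Put $V=\|F\|_2^2\ge1$.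

\emph{The level.} The set $\{F^2<V/2\}$ contributes at most $V/2$ to $\int F^2$, so the sets $E_\nu=\{2^{\nu-1}V\le F^2<2^\nu V\}$, $\nu\ge0$, together contribute at least $V/2$. If $E_\nu\ne\emptyset$, then $2^{\nu-1}\le H^2$, so $\nu\le1+3\log H$; hence at most $5\log H$ of the sets are nonempty. Choose $\nu$ with $\int_{E_\nu}F^2\ge V/(10\log H)$, and put $\lambda^2=2^{\nu-1}V$ and $\mu=|\{|F|\ge\lambda\}|$. Since $\int_{E_\nu}F^2\le2\lambda^2\mu$,
\begin{equation}\label{eq:level}
\lambda^2\mu\ge\frac V{20\log H},\qquad\frac12\le\lambda^2\le H^2,\qquad\mu\ge\frac1{20H^2\log H}.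
\end{equation}

\emph{A smooth indicator.} We have no control of the Fourier coefficients of the indicator of $\{|F|\ge\lambda\}$, so we replace it by a Lipschitz function. Let $\varphi(u)=\min(1,\max(0,2u-1))$ and $g=\varphi(|F|/\lambda)$. Then $0\le g\le1$, $g=1$ where $|F|\ge\lambda$, and $g=0$ where $|F|\le\lambda/2$. Put $\rho=\int g$, so $\mu\le\rho\le1$. Since $|\varphi(u)-\varphi(v)|\le2|u-v|$, we have $[g]_\alpha\le2H/\lambda\le2\sqrt2\,H$. Lemma~\ref{lem:block} and $Q^{-2\alpha}=H^{-10}$ give
\[
\tau:=\sum_{|n|\ge Q}|\hat g(n)|^2\le\frac{8H^{-8}}{1-2^{-2\alpha}}\le H^{-6}.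
\]

\emph{The primes.} Let $R=\lceil A/\rho\rceil$. Then $R\rho\ge A$, and $R\le2A/\rho\le2A/\mu$ because $A/\rho\ge1$. By \eqref{eq:level}, $R\le40H^2(\log H)^2\le H^3$, so $\tau\le R^{-2}$. Since $\log u\le u^{1/2}$ and $Q\ge H^{10}$, the interval $(Q,2Q]$ contains at least $bQ/\log2Q\ge b(Q/2)^{1/2}\ge bH^5/\sqrt2\ge H^3$ primes. Let $\mathcal Q$ be a set of $R$ of them. The first bound in \eqref{eq:spread} follows from $R/\lambda^2\le2A/(\lambda^2\mu)$ and \eqref{eq:level}.

\emph{Most points are covered many times.} Let $q\ne q'$ be in $\mathcal Q$. The Fourier coefficients of $g(q\,\cdot)$ vanish off the multiples of $q$, and the common multiples of $q$ and $q'$ are the numbers $qq'n$. By Parseval's identity and the Cauchy--Schwarz inequality,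
\[
\Big|\int_{\mathbf T}g(qx)g(q'x)\,dx-\rho^2\Big|=\Big|\sum_{n\ne0}\hat g(q'n)\overline{\hat g(qn)}\Big|\le\tau\le R^{-2},
\]
because $|qn|,|q'n|\ge Q$ for $n\ne0$. Let $Z(x)=\sum_{q\in\mathcal Q}g(qx)$, so $\int Z=R\rho$. In the expansion of $\int(Z-R\rho)^2$ each of the $R$ diagonal terms is at most $\int g^2\le\rho$, and the fewer than $R^2$ other terms are at most $R^{-2}$ each. Hence $\int(Z-R\rho)^2\le R\rho+1\le2R\rho$, and
\[
|\{Z<R\rho/2\}|\le\frac{2R\rho}{(R\rho/2)^2}=\frac8{R\rho}\le\frac8A .
\]
Let $\omega(x)$ be the number of $q\in\mathcal Q$ with $|F(qx)|>\lambda/2$. Then $Z(x)\le\omega(x)$, so $\omega(x)\ge A/2$ outside a set of measure at most $8/A$.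

\emph{The signs.} Let the $\varepsilon_q$ be independent random signs, and fix $x$ with $\omega(x)\ge A/2$. Condition on the signs $\varepsilon_q$ with $|F(qx)|\le\lambda/2$. The event $|\sum_q\varepsilon_qF(qx)|<\lambda/2$ then says that the sum of the other $\omega(x)$ terms $\varepsilon_q\cdot2F(qx)/\lambda$ lies in a fixed open interval of length $2$. By the inequality of Erd\H os its probability is at most $\omega(x)^{-1/2}\le(2/A)^{1/2}$. Integrating in $x$, we see that the expected measure of the set in \eqref{eq:spread} is at most $8/A+(2/A)^{1/2}\le10A^{-1/2}$. Some choice of signs does at least as well as the average.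
\end{proof}

\section{Proof of Theorem~\ref{thm:A}}\label{sec:A}

The function $f$ is a sum of blocks $f_{P_l}$, and the $l$th group of coefficients resonates with the $l$th block. The levels, primes and signs given by Proposition~\ref{prop:spread} depend on the whole of $f$, but all our estimates involve only $\alpha$, $P_l$ and $l$. So we can fix the sequence $(P_l)$ first.

\emph{The parameters.} Put $D=17B/\alpha$ and $\kappa=c_0/(64D)$. For an integer $P\ge P_0$ let $m$ be given by \eqref{eq:m}, and let $X(P)=(2P)^m$. As $P\to\infty$ we have $X(P)\to\infty$, and $P\,G(P)^{-1/2}\to0$ because $Y(P)/\log P\to\infty$. Choose integers $P_1<P_2<\cdots$ inductively so that, with $X_l=X(P_l)$ and $G_l=G(P_l)$,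
\begin{gather*}
P_l\ge\max(P_0,l^4),\qquad e^{BP_l}\ge\max(\Lambda,H_0),\qquad480B\,l^6P_l\,G_l^{-1/2}\le l^{-2},\\
P_{l+1}>DP_l,\qquad X_{l+1}\ge2X_l .
\end{gather*}
All objects that belong to $P_l$ carry the index $l$. Since $D>2$, the sets $\mathcal P_l$ are disjoint, so the signs chosen for them define one function $\chi$, and the sets $J_l$ are disjoint.

\emph{The function.} Let $f=\sum_lf_{P_l}$, with the blocks \eqref{eq:block}. By Lemma~\ref{lem:lip}, $\|f\|_\infty\le\Lambda$ and $[f]_\alpha\le\Lambda$. The series converges uniformly, so $\int f=0$, and the cosine coefficient of $f$ at $j\in J_l$ is $w_l\chi(j)$. Let $F_l(x)=\sum_{k\in K_l}\chi(k)f(kx)$. By \eqref{eq:G}, $\|F_l\|_2^2\ge G_l|K_l|\ge1$. Since $[f(k\,\cdot)]_\alpha\le\Lambda k^\alpha$, the bounds \eqref{eq:K} give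
\[
\|F_l\|_\infty\le\Lambda|K_l|\le H_l,\qquad[F_l]_\alpha\le\Lambda|K_l|(\max K_l)^\alpha\le H_l,\qquad\text{where }H_l=e^{3BP_l}.
\]
Apply Proposition~\ref{prop:spread} to $F_l$ with $H=H_l\ge H_0$ and $A=l^4\le P_l\le\log H_l$. It gives $\lambda_l$, a set $\mathcal Q_l$ of primes in $(Q_l,2Q_l]$ with $Q_l=e^{15BP_l/\alpha}$, and signs $\varepsilon_q$.

\emph{The coefficients.} Since $Q_l>e^{P_l}>2P_l$, no prime of $\mathcal Q_l$ lies in $\mathcal P_l$. By unique factorization the products $qk$ with $q\in\mathcal Q_l$, $k\in K_l$ are distinct; let $\mathcal N_l$ be their set. By \eqref{eq:K} and $15B/\alpha+B+1\le D$,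
\begin{equation}\label{eq:range}
\mathcal N_l\subset(Q_l,\,2Q_le^{BP_l}]\subset(e^{P_l},e^{DP_l}].
\end{equation}
As $P_{l+1}>DP_l$, the intervals on the right are disjoint and move to the right as $l$ grows. Define
\[
c_{qk}=\frac{2l}{\lambda_l}\,\varepsilon_q\,\chi(k)\qquad(q\in\mathcal Q_l,\ k\in K_l,\ l\ge1),
\]
and $c_n=0$ for all other $n$.

\emph{Divergence.} The function
\[
T_l(x)=\sum_{e^{P_l}<n\le e^{DP_l}}c_nf(nx)=\frac{2l}{\lambda_l}\sum_{q\in\mathcal Q_l}\varepsilon_qF_l(qx)
\]
is a difference of two partial sums of \eqref{eq:series}. By \eqref{eq:spread}, $|\{|T_l|<l\}|\le10\,l^{-2}$. These measures have a finite sum, so by the Borel--Cantelli lemma, for a.e.\ $x$ we have $|T_l(x)|\ge l$ for all large $l$. At such $x$ the partial sums are unbounded.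

\emph{The weighted sum.} By \eqref{eq:spread} and \eqref{eq:G},
\[
\sum_{n\in\mathcal N_l}c_n^2=4l^2\,\frac{|\mathcal Q_l|}{\lambda_l^2}\,|K_l|\le4l^2\cdot40\,l^4\cdot3BP_l\cdot\frac{|K_l|}{\|F_l\|_2^2}\le\frac{480B\,l^6P_l}{G_l}.
\]
For $n\in\mathcal N_l$, \eqref{eq:range} gives $P_l\le\log n\le DP_l$. With $D^{1-2\alpha}\le D$ and $\log2P_l\le2\log P_l$ we obtain
\[
\kappa\frac{(\log n)^{1-2\alpha}}{(\log\log n)^2}\le\kappa D\frac{P_l^{1-2\alpha}}{(\log P_l)^2}\le4\kappa D\,Y(P_l)=\frac{c_0Y(P_l)}{16}=\frac12\log G_l .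
\]
So the sum in Theorem~\ref{thm:A} is at most $\sum_l480B\,l^6P_l\,G_l^{-1/2}\le\sum_ll^{-2}<\infty$. This proves Theorem~\ref{thm:A}.

\section{Divisor sums and the proof of Theorem~\ref{thm:B}}\label{sec:B}

By Lemma~\ref{lem:maximal} we need an upper bound for $\Gamma_f(N)$. The plain Cauchy--Schwarz inequality applied to $\sum_{kj=n}c_ka_j$ loses the factor $d(|n|)$, which is $2^r$ for a product of $r$ distinct primes, and makes no use of the decay of the $a_j$. Lemma~\ref{lem:block} says that $|a_j|^2$ can absorb a factor $|j|^s$ with $s$ up to $2\alpha$. So we weight the inequality by $|j|^{\pm s}$, and $d(|n|)$ is replaced by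
\[
\sigma_{-s}(n)=\sum_{d\mid n}d^{-s}\qquad(n\ge1).
\]
This function is submultiplicative: $\sigma_{-s}(jk)\le\sigma_{-s}(j)\sigma_{-s}(k)$. Indeed, if $d\mid jk$ and $d_1=\gcd(d,j)$, then $d/d_1$ divides $(j/d_1)k$ and is coprime to $j/d_1$, so $d$ is the product of the divisor $d_1$ of $j$ and the divisor $d/d_1$ of $k$.

An integer $k\le N$ cannot have many prime factors beyond $\log N$, and the primes below $\log N$ are limited by Chebyshev's estimate. This gives the maximal size of $\sigma_{-s}$.

\begin{lemma}\label{lem:sigma}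
There is $C_0=C_0(\alpha)$ such that for $\alpha\le s\le2\alpha$, $N\ge16$, $y=\log N$ and $1\le k\le N$,
\[
\sigma_{-s}(k)\le\exp\Big(C_0\frac{y^{1-s}}{\log y}\Big).
\]
\end{lemma}

\begin{proof}
Since $-\log(1-u)\le u/(1-u)$ and $p^{-s}\le2^{-\alpha}$ for every prime $p$,
\[
\sigma_{-s}(k)\le\prod_{p\mid k}(1-p^{-s})^{-1}\le\exp\Big(\frac1{1-2^{-\alpha}}\sum_{p\mid k}p^{-s}\Big).
\]
If $k$ has $h$ prime factors larger than $y$, then $y^h\le k\le e^y$, so $h\le y/\log y$, and these primes contribute at most $y^{1-s}/\log y$ to the sum. For the primes up to $y$, partial summation, $s<1$ and $\pi(t)\le Bt/\log t$ give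
\[
\sum_{p\le y}p^{-s}=\pi(y)y^{-s}+s\int_2^y\pi(t)t^{-s-1}\,dt\le B\frac{y^{1-s}}{\log y}+B\int_2^y\frac{t^{-s}}{\log t}\,dt .
\]
In the last integral use $\log t\ge\log2$ for $t\le y^{1/2}$ and $\log t\ge\frac12\log y$ for $t\ge y^{1/2}$. It is then at most
\[
\frac{y^{(1-s)/2}}{(1-s)\log2}+\frac{2y^{1-s}}{(1-s)\log y}.
\]
From $\log u\le u$ with $u=y^{(1-s)/2}$ we get $y^{(1-s)/2}\le\frac2{1-s}\,y^{1-s}/\log y$. All constants are uniform in $s$ because $1-s\ge1-2\alpha>0$.
\end{proof}

Put
\[
\Phi(t)=\frac{(\log t)^{1-2\alpha}}{\log\log t}\qquad(t\ge16).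
\]

\begin{proposition}\label{prop:upper}
There are $C_1$ and $N_0$, depending only on $\alpha$, such that $\Gamma_f(N)\le[f]_\alpha^2\,e^{C_1\Phi(N)}$ for all $N\ge N_0$ and all $f\in\mathrm{Lip}_\alpha(\mathbf T)$ of mean zero.
\end{proposition}

\begin{proof}
Let $L$, $a_j$ and $f_\nu$ be as in Section~\ref{sec:gamma}. Since $a_0=0$, we have $f=\sum_{\nu\ge0}f_\nu$ in $L^2$. The value $s=2\alpha$ would be best for Lemma~\ref{lem:sigma}, but it leaves no decay in $\nu$ with which to sum the blocks. So let $s=2\alpha-\delta$ with $0<\delta\le\alpha$; we choose $\delta$ at the end.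

\emph{One block.} Below, $k$ runs over $1\le k\le N$ and $j$ over $2^\nu\le|j|<2^{\nu+1}$. For fixed $n\ne0$, the pairs with $kj=n$ have distinct values $|j|$, all dividing $|n|$. By Parseval's identity, the Cauchy--Schwarz inequality and submultiplicativity,
\begin{align*}
\Big\|\sum_kc_kf_\nu(k\,\cdot)\Big\|_2^2&=\sum_{n\ne0}\Big|\sum_{kj=n}c_ka_j\Big|^2\le\sum_{n\ne0}\sigma_{-s}(|n|)\sum_{kj=n}c_k^2|a_j|^2|j|^s\\
&\le\Theta_\nu\sum_kc_k^2\sigma_{-s}(k),\qquad\text{where }\Theta_\nu=\sum_j|a_j|^2|j|^s\sigma_{-s}(|j|).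
\end{align*}
Apply Lemma~\ref{lem:sigma} with $2^{\nu+4}\ge16$ in place of $N$. The corresponding $y=(\nu+4)\log2$ satisfies $\log y>1$ and $y^{1-s}\le(\nu+4)^{1-\alpha}$. With $|j|^s\le2^{s(\nu+1)}$ and Lemma~\ref{lem:block} this gives
\[
\Theta_\nu\le L^2\,2^{-\delta(\nu+1)}\exp\big(C_0(\nu+4)^{1-\alpha}\big).
\]

\emph{The sum over the blocks.} For $u>0$ we have $C_0u^{1-\alpha}\le\frac\delta8u+C\delta^{-(1-\alpha)/\alpha}$: the first term alone suffices if $u\ge(8C_0/\delta)^{1/\alpha}$, and otherwise $C_0u^{1-\alpha}\le C_0(8C_0/\delta)^{(1-\alpha)/\alpha}$. Take $u=\nu+4$. Since $\frac12\log2-\frac1{16}>\frac14$ and $\delta\le1$,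
\[
\Theta_\nu^{1/2}\le L\,e^{1/4}e^{-\delta\nu/4}\exp\big(C\delta^{-(1-\alpha)/\alpha}\big).
\]
Moreover $\sum_{\nu\ge0}e^{-\delta\nu/4}=(1-e^{-\delta/4})^{-1}\le8/\delta$. Hence $\sum_\nu\Theta_\nu^{1/2}\le L\exp(C\delta^{-1/\alpha})$, and the triangle inequality over $\nu$ gives
\[
\Big\|\sum_kc_kf(k\,\cdot)\Big\|_2^2\le L^2\exp\big(C\delta^{-1/\alpha}\big)\sum_kc_k^2\sigma_{-s}(k).
\]

\emph{The choice of $\delta$.} Let $y=\log N$. Lowering $s$ from $2\alpha$ to $2\alpha-\delta$ multiplies the exponent in Lemma~\ref{lem:sigma} by $y^\delta$, which is the constant $e$ for $\delta=1/\log y$. Take this $\delta$, and let $N_0\ge16$ be so large that $\delta\le\alpha$ for $N\ge N_0$. Then $\sigma_{-s}(k)\le\exp(eC_0\Phi(N))$ for $k\le N$. Also $\delta^{-1/\alpha}=(\log y)^{1/\alpha}\le Cy^{1-2\alpha}/\log y=C\Phi(N)$, because $\alpha<1/2$.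
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:B}]
Let $C'=C_1+1$, $L=[f]_\alpha$, and suppose $\sum_{k\ge16}c_k^2e^{C'\Phi(k)}<\infty$. Write $\Phi(t)=\phi(\log t)$ with $\phi(y)=y^{1-2\alpha}/\log y$. The derivative
\[
\phi'(y)=y^{-2\alpha}\,\frac{(1-2\alpha)\log y-1}{(\log y)^2}
\]
lies in $[0,1]$ when $\log y\ge1/(1-2\alpha)$. So $\Phi$ is increasing for large arguments, and $\Phi(2^{\nu+1})\le\Phi(2^\nu)+1$ for large $\nu$. Since $\alpha<1/2$, we also have $\Phi(2^\nu)/\log\nu\to\infty$, and therefore $4\log(\nu+1)+C_1\le\Phi(2^\nu)$ for large $\nu$. By Proposition~\ref{prop:upper}, for large $\nu$ and all $k\in I_\nu$,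
\[
(\nu+1)^4\,\Gamma_f(2^{\nu+1})\le L^2\exp\big(4\log(\nu+1)+C_1+C_1\Phi(2^\nu)\big)\le L^2e^{C'\Phi(2^\nu)}\le L^2e^{C'\Phi(k)} .
\]
The hypothesis of Lemma~\ref{lem:maximal} holds, and \eqref{eq:series} converges a.e.
\end{proof}

\begin{remark}\label{rem:gap}
The exponent $c_0Y(P)/8$ in \eqref{eq:G} contains two factors $1/\log2P$. One comes from the number of primes: by Chebyshev's estimates $\sum_{P<p\le2P}p^{-2\alpha}$ is of order $P^{1-2\alpha}/\log2P$, and sums of this kind also give the exponent in Lemma~\ref{lem:sigma}. The other comes from the factor $(\log2P)^{m/2}$ in Lemma~\ref{lem:flat}, the price of passing from the $L^2$ norm to the supremum. It has no counterpart in the proof of Theorem~\ref{thm:B}, which uses the Lipschitz condition only through the $L^2$ bound of Lemma~\ref{lem:block}.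
\end{remark}

\begin{thebibliography}{9}

\bibitem{Bonami}
Bonami, hypercontractive inequality, 1970.

\bibitem{Erdos}
Erd\H os, Littlewood--Offord inequality, 1945.

\end{thebibliography}
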